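# A consistent r.e. $\lambda$-theory in which every combinator has one or infinitely many fixed points

## 1. $\lambda$-theories, closed fixed points and the fixed point property

Terms are $\lambda$-terms, identified up to renaming of bound variables. We write $I=\lambda x.x$, $\Omega=(\lambda x.xx)(\lambda x.xx)$, and $c_n=\lambda fx.f^n(x)$ for the Church numerals.

**Definition ($\lambda$-theory).** A $\lambda$-theory is a set $\mathcal T$ of equations $M=N$ between $\lambda$-terms that contains $\beta$-conversion and is closed under reflexivity, symmetry, transitivity, application (from $M=N$ and $P=Q$ infer $MP=NQ$) and abstraction (from $M=N$ infer $\lambda x.M=\lambda x.N$). Equivalently, it is a congruence on $\lambda$-terms extending $=_\beta$. We write $M=_{\mathcal T}N$ for $(M=N)\in\mathcal T$.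

Examples are $\boldsymbol\lambda$, the theory generated by $\beta$-conversion, and $\boldsymbol\lambda\eta$, generated by $\beta\eta$-conversion. At the other extreme is $\nabla$, which equates all terms.

**Definition (consistent).** A $\lambda$-theory is consistent if it differs from $\nabla$.

For example $\boldsymbol\lambda$ is consistent: by the Church–Rosser theorem the distinct normal forms $x$ and $y$ are not $\beta$-equal.

**Definition (r.e. theory).** $\mathcal T$ is r.e. if its set of equations is recursively enumerable, under a standard Gödel numbering of terms.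

For example $\boldsymbol\lambda$ and $\boldsymbol\lambda\eta$ are r.e.: list all finite equational derivations.

**Definition (combinator, closed fixed point).** A combinator is a closed term. A closed fixed point of a combinator $F$ in $\mathcal T$ is a closed term $M$ with $FM=_{\mathcal T}M$. We write $\mathrm{Fix}_{\mathcal T}(F)$ for the set of these.

For example, with $V=\lambda x.F(xx)$ we have $VV=_\beta F(VV)$. So every combinator has at least one closed fixed point, in every theory.

**Definition (fixed point property).** $\mathcal T$ satisfies the fixed point property if every combinator has either one, or infinitely many pairwise $\mathcal T$-distinct closed fixed points.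

For example $\nabla$ has the property trivially: all closed fixed points are equal there, so every combinator has exactly one.

**Definition (solvable, sensible).** A closed term $M$ is solvable if $MN_1\cdots N_k=_\beta I$ for some $k\ge 0$ and some terms $N_1,\dots,N_k$; an open term is solvable if its closure $\lambda x_1\cdots x_n.M$ is. A $\lambda$-theory is sensible if it equates all unsolvable terms.

For example $\lambda xy.x$ is solvable, since $(\lambda xy.x)II=_\beta I$. The term $\Omega$ is unsolvable: $\Omega$ reduces only to itself, so every reduct of $\Omega N_1\cdots N_k$ has the form $\Omega N_1'\cdots N_k'$. It is never the normal form $I$, and Church–Rosser finishes.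

From recursion theory we need a standard enumeration $(\varphi_e)$ of the unary partial recursive functions, a recursive pairing bijection $\langle\cdot,\cdot\rangle$, and the universal function $\theta(\langle e,n\rangle)\simeq\varphi_e(n)$. We write $\theta(w)\!\downarrow=j$ if $\theta(w)$ is defined with value $j$, and $\theta(w)\!\uparrow$ if it is undefined. The set $\{w:\theta(w)\!\uparrow\}$ is not r.e. We also use the **recursion theorem**: for every partial recursive $\psi(e,n)$ there is an $e$ with $\varphi_e(n)\simeq\psi(e,n)$ for all $n$. A program may therefore use its own index. For instance, $\psi(e,n)=e$ yields a program that outputs its own index.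

Now the question can be posed. In words: the number of closed fixed points of a combinator is at least $1$, and we want a theory in which it is never $2,3,4,\dots$. **Problem.** Is there a *consistent* r.e. $\lambda$-theory satisfying the fixed point property?

One known result, which we quote and do not prove, limits where to look: *no consistent sensible $\lambda$-theory satisfies the fixed point property.* The proofs of Theorems A and B below do not use it; we use it only in remarks.

## 2. Identity and constant maps, by hand

Put $\mathsf Z=\lambda nxy.\,n(\lambda v.y)x$. Then $\mathsf Zc_0XY=_\beta X$, and $\mathsf Zc_{n+1}XY=_\beta(\lambda v.Y)^{n+1}(X)=_\beta Y$. So $\mathsf Z$ tests for zero. Let $\mathsf{pd}$ be a closed term with $\mathsf{pd}\,c_k=_\beta c_{k\dot-1}$, where $k\dot-1=\max(k-1,0)$.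

*A constant map.* Let $F=\lambda x.N$ with $N$ closed. Then $FM=_\beta N$, so $M$ is a fixed point if and only if $M=_{\mathcal T}N$. There is exactly one fixed point, in every theory.

*The identity.* Every closed term is a fixed point of $I$. If $\mathcal T$ is consistent, there are infinitely many, because the numerals are pairwise distinct. Indeed, suppose $c_n=_{\mathcal T}c_m$ with $n<m$. Applying $\mathsf{pd}$ $n$ times gives $c_0=_{\mathcal T}c_{m-n}$, and then
$$X=_{\mathcal T}\mathsf Zc_0XY=_{\mathcal T}\mathsf Zc_{m-n}XY=_{\mathcal T}Y\quad\text{for all }X,Y,$$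
so $\mathcal T=\nabla$.

Both cases behave well in every consistent theory. The difficulty is an $F$ that has two fixed points $N_1\ne_{\mathcal T}N_2$ for which no further one is in sight. We need a way to manufacture a new fixed point from $N_1$ and $N_2$.

## 3. A term that waits, and the equation that $\beta$ does not give

Suppose $\mathcal T$ is r.e. and $F$ has exactly two closed fixed points $N_1,N_2$. The natural attack is diagonal. Using the recursion theorem, build a closed term $G$ that searches the enumeration of $\mathcal T$ for an equation $G=N_1$ or $G=N_2$. While it searches, it only puts out copies of $F$: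
$$G=_\beta F(G_1)=_\beta F(F(G_2))=_\beta\cdots$$
where $G_k$ is "the search after $k$ steps". If it finds $G=N_i$ after $s$ steps, it turns into the *other* fixed point: $G_s=_\beta N_{3-i}$. Then $G=_\beta F^s(N_{3-i})=_{\mathcal T}N_{3-i}$, so $N_1=_{\mathcal T}N_2$, a contradiction. Hence the search never succeeds, and $G$ equals neither $N_1$ nor $N_2$ in $\mathcal T$.

We would be done if $G$ were a fixed point of $F$ in $\mathcal T$. If the search succeeds it is one. But we have just seen that the search does *not* succeed, and then all we have is $G=_\beta F^k(G_k)$ for each $k$. To get $FG=G$ we would need, for instance, $G_1=_{\mathcal T}G$, and these are two different terms. This is where the argument stops: a term can unfold as $F(F(F(\cdots)))$ forever and still not be a fixed point of $F$. Here is a checked instance.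

**Example.** Let $F=\lambda xy.yx$, $L=\lambda xky.\,y(xx(\lambda v.k))$ and $H=LL$. Then $Ha=_\beta\lambda y.y(H(\lambda v.a))=_\beta F(H(\lambda v.a))$ for all $a$. Let $a_0=I$ and $a_{n+1}=\lambda v.a_n$. So $Ha_0=_\beta F(Ha_1)=_\beta F(F(Ha_2))=_\beta\cdots$, but $Ha_0$ is not a fixed point of $F$ in $\boldsymbol\lambda$.

To check this, let $\mathcal R_n$ be the set of reducts of $LLa_n$. Note that $L$ and all $a_n$ are normal, and the $a_n$ are pairwise distinct. Every element of $\mathcal R_n$ has one of three forms:

1. $LLa_n$;
2. $(\lambda ky.yT)a_n$ with $T$ a reduct of $LL(\lambda v.k)$;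
3. $\lambda y.yT'$ with $T'\in\mathcal R_{n+1}$.

Indeed, the only redex of $LLa_n$ is $LL$, whose contraction gives form 2. A reduction step inside form 2 happens inside $T$ and keeps the form; the outer step gives $\lambda y.y\,T[k:=a_n]$, and $T[k:=a_n]$ is a reduct of $LL(\lambda v.a_n)=LLa_{n+1}$, so we are in form 3. A step in form 3 happens inside $T'$.

Now a term in $\mathcal R_n\cap\mathcal R_{n'}$ forces $n=n'$, by induction on its size. The three forms exclude one another (an application with function part $LL$, an application with function part an abstraction, an abstraction). In forms 1 and 2 the last argument is $a_n$, which determines $n$. In form 3, $T'\in\mathcal R_{n+1}\cap\mathcal R_{n'+1}$ is smaller, so $n+1=n'+1$. By Church–Rosser, $Ha_0\ne_\beta Ha_1$. If we had $F(Ha_0)=_\beta Ha_0$, then $\lambda y.y(Ha_0)=_\beta\lambda y.y(Ha_1)$, and applying both sides to $I$ would give $Ha_0=_\beta Ha_1$. So $F(Ha_0)\neq_\beta Ha_0$.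

So the missing equations $FG=G$ have to be *added* to the theory. Two obvious ways of adding them fail.

* *Add $FG=G$ exactly for the searches that never stop.* The set of nonhalting computations is not r.e., so this does not visibly give an r.e. theory.
* *Add $FG=G$ for all computations and all target terms $N_i$.* If the computation halts after $s$ steps with target $N$, this adds $F^{s+1}(N)=F^s(N)$. For $N=c_0$ and $F$ a successor term it adds $c_{s+1}=c_s$, and by Section 2 the theory is $\nabla$.

The remedy is a *rule with premises*: if the targets are already fixed points of $F$, then $G$ is one, for every computation. When the computation halts, the premises make the conclusion harmless; when it does not halt, we shall find a model in which the conclusion is simply true. We never have to know which case we are in, so the theory stays r.e.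

## 4. The terms $G_{F,\vec M}(w)$

This section makes "the term that waits" precise, for an arbitrary computation and an arbitrary finite list of targets.

Fix a machine for $\theta$. Let $u(w,k)=0$ if the machine has not halted on $w$ within $k$ steps, and $u(w,k)=\theta(w)+1$ otherwise. Then $u$ is total recursive. By Kleene's theorem on $\lambda$-definability there are closed terms $\mathsf u,\mathsf{suc},\mathsf{pd}$ with
$$\mathsf u\,c_wc_k=_\beta c_{u(w,k)},\qquad \mathsf{suc}\,c_k=_\beta c_{k+1},\qquad \mathsf{pd}\,c_k=_\beta c_{k\dot-1}.$$

**Step 1: a selector.** We want a term that passes its argument through on input $c_0$ and picks the $i$-th target on input $c_i$. Let $F$ be closed and $\vec M=(M_1,\dots,M_m)$, $m\ge1$, a list of closed terms. Put $P_m=M_m$, $P_i=\mathsf Z(\mathsf{pd}^iz)M_iP_{i+1}$ for $i<m$, and $\mathsf C=\lambda zy.\mathsf Z\,z\,y\,P_1$, where $\mathsf{pd}^iz$ is $\mathsf{pd}$ applied $i$ times to $z$. Then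
$$\mathsf Cc_0Y=_\beta Y,\qquad \mathsf Cc_iY=_\beta M_{\min(i,m)}\quad(i\ge1).$$
The first equation is the zero test. For $i\ge1$, $\mathsf Cc_iY=_\beta P_1[z:=c_i]$. For $l<\min(i,m)$ we have $\mathsf{pd}^lc_i=_\beta c_{i-l}$ with $i-l>0$, so $P_l[z:=c_i]=_\beta P_{l+1}[z:=c_i]$; thus $\mathsf Cc_iY=_\beta P_{\min(i,m)}[z:=c_i]$. If $i<m$, then $\mathsf{pd}^ic_i=_\beta c_0$ and $P_i[z:=c_i]=_\beta M_i$. If $i\ge m$, then $P_m=M_m$.

**Step 2: the loop.** We want to put out $F$'s until the machine halts. Define
$$Q=\lambda gwk.\ \mathsf C(\mathsf u\,w\,k)\bigl(F(g\,w\,(\mathsf{suc}\,k))\bigr),\qquad W=\lambda x.Q(xx),\qquad \Gamma=WW,\qquad G_{F,\vec M}(w)=\Gamma c_wc_0.$$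
These terms are closed, and $G_{F,\vec M}(w)$ is computable from $F,\vec M,w$. Since $\Gamma=_\beta Q\Gamma$, we get $\Gamma c_wc_k=_\beta\mathsf Cc_{u(w,k)}\bigl(F(\Gamma c_wc_{k+1})\bigr)$, that is,
$$\Gamma c_wc_k=_\beta F(\Gamma c_wc_{k+1})\ \text{ if }u(w,k)=0,\qquad \Gamma c_wc_k=_\beta M_{\min(j+1,m)}\ \text{ if }u(w,k)=j+1 .$$

Suppose $\theta(w)\!\downarrow=j$ and let $s$ be the least number with $u(w,s)\neq0$. Unfolding $s$ times gives:

**(1)** If $\theta(w)\!\downarrow=j$, then $G_{F,\vec M}(w)=_\beta F^s(M_{\min(j+1,m)})$ for some $s\ge0$.

For example, if the machine halts on $w$ after exactly $2$ steps with output $0$, then $G_{F,\vec M}(w)=_\beta F(F(M_1))$.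

## 5. The rule (R) and the theories $\mathcal T_S$

**Rule (R).** For closed $F$, a nonempty finite list $\vec M=(M_1,\dots,M_m)$ of closed terms, and $w\in\mathbb N$:
$$\text{from }FM_1=M_1,\ \dots,\ FM_m=M_m\ \text{ infer }\ F(G_{F,\vec M}(w))=G_{F,\vec M}(w).$$

For example, with $F=I$ and $\vec M=(I)$ both premise and conclusion are instances of $\beta$. In general, if $\theta(w)\!\downarrow$, the conclusion already follows from the premises by (1). The rule has new content only when $\theta(w)\!\uparrow$.

**Definition ($\mathcal T_S$).** For a set $S$ of equations, $\mathcal T_S$ is the least set of equations containing $S$ and $\beta$ and closed under reflexivity, symmetry, transitivity, application, abstraction and (R).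

It exists, as the intersection of all such sets ($\nabla$ is one), and it is a $\lambda$-theory. As a trivial example, $\mathcal T_S=\nabla$ if $S=\{x=y\}$: by abstraction $\lambda xy.x=\lambda xy.y$, and applying this to $X,Y$ gives $X=Y$.

The elements of $\mathcal T_S$ are exactly the conclusions of finite derivation trees, since those conclusions form a set with the required closure and lie in every such set. Label each use of (R) in a tree with its data $F,\vec M,w$. Because $G_{F,\vec M}(w)$ is computable from these, one can decide whether a given step is an instance of (R); no knowledge about the halting of $\theta(w)$ enters. So if $S$ is r.e., the set of correct trees is r.e., and **$\mathcal T_S$ is r.e. whenever $S$ is r.e.**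

The next statement collects what closure under (R) gives.

**(2)** Let a $\lambda$-theory $\mathcal T$ be closed under (R), and let all $M_i$ in $\vec M$ be closed fixed points of $F$ in $\mathcal T$. Then every $G_{F,\vec M}(w)$ is a closed fixed point of $F$ in $\mathcal T$. If moreover $\theta(w)\!\downarrow=j$, then $G_{F,\vec M}(w)=_{\mathcal T}M_{\min(j+1,m)}$.

The first part is (R). For the second, $G_{F,\vec M}(w)=_\beta F^s(M_i)$ with $i=\min(j+1,m)$ by (1), and $F^s(M_i)=_{\mathcal T}M_i$ by applying $FM_i=_{\mathcal T}M_i$ $s$ times.

What remains is consistency. For this we need a model in which the rule is sound when $\theta(w)\!\uparrow$.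

## 6. Engeler's graph model

**Definition (the model).** Let $\mathbb G_0=\{*\}$ with $*$ not an ordered pair, $\mathbb G_{n+1}=\mathbb G_n\cup(\mathcal P_{fin}(\mathbb G_n)\times\mathbb G_n)$, $\mathbb G=\bigcup_n\mathbb G_n$ and $D=\mathcal P(\mathbb G)$. The rank of $a\in\mathbb G$ is the least $n$ with $a\in\mathbb G_n$. For $X,Y\in D$ and $f:D\to D$ put
$$X\cdot Y=\{b:\exists\beta\subseteq_{fin}Y,\ (\beta,b)\in X\},\qquad \mathrm{Lam}(f)=\{(\beta,b):\beta\subseteq_{fin}\mathbb G,\ b\in f(\beta)\}.$$

Read $(\beta,b)$ as the instruction "if all of $\beta$ is in the input, put $b$ in the output". For example, if $X=\{(\{*\},*)\}$, then $X\cdot Y=\{*\}$ when $*\in Y$, and $X\cdot Y=\emptyset$ otherwise. The element $(\{*\},*)$ has rank $1$, and $(\emptyset,(\{*\},*))$ has rank $2$.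

*Ranks drop.* If $(\beta,b)\in\mathbb G$, all elements of $\beta$ have rank $<\mathrm{rank}(\beta,b)$. Since $*$ is not a pair, the rank is some $n+1$; as $(\beta,b)\in\mathbb G_{n+1}\setminus\mathbb G_n$, we have $\beta\subseteq\mathbb G_n$.

*Continuity.* Call $f:D\to D$ continuous if $f(Y)=\bigcup_{\beta\subseteq_{fin}Y}f(\beta)$ for all $Y$. Such an $f$ is monotone and preserves directed unions, since a finite subset of a directed union lies in one member. Application is monotone and preserves directed unions in each argument: in the first argument by inspection, in the second because $\beta$ is finite. If $f$ is continuous, then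
$$\mathrm{Lam}(f)\cdot Y=\{b:\exists\beta\subseteq_{fin}Y,\ b\in f(\beta)\}=f(Y).$$

**Definition (interpretation).** For $\rho:\mathrm{Var}\to D$ put $[\![x]\!]_\rho=\rho(x)$, $[\![MN]\!]_\rho=[\![M]\!]_\rho\cdot[\![N]\!]_\rho$, and $[\![\lambda x.M]\!]_\rho=\mathrm{Lam}(X\mapsto[\![M]\!]_{\rho[x:=X]})$. Let $\mathrm{Th}(E)=\{M=N:\forall\rho\ [\![M]\!]_\rho=[\![N]\!]_\rho\}$.

For example $[\![I]\!]=\{(\beta,b):\beta\text{ finite},\ b\in\beta\}$, so $[\![I]\!]\cdot Y=Y$.

**Step 1: $\mathrm{Th}(E)$ is a consistent $\lambda$-theory.** We first show, by induction on $M$, two facts whose purpose is the continuity of $X\mapsto[\![M]\!]_{\rho[x:=X]}$.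

* (a) $[\![M]\!]_\rho$ is monotone in $\rho$. This is clear for variables. For applications use that $\cdot$ is monotone. For abstractions, $f\subseteq g$ pointwise implies $\mathrm{Lam}(f)\subseteq\mathrm{Lam}(g)$.
* (b) If $b\in[\![M]\!]_\rho$, then $b\in[\![M]\!]_{\rho'}$ for some $\rho'$ with every $\rho'(x)$ a finite subset of $\rho(x)$. For a variable $x$ take $\rho'(x)=\{b\}$ and $\emptyset$ elsewhere. For $MN$ there is a finite $\beta\subseteq[\![N]\!]_\rho$ with $(\beta,b)\in[\![M]\!]_\rho$; take the pointwise union of the finite environments given by the induction hypothesis for $(\beta,b)\in[\![M]\!]_\rho$ and for each $c\in\beta$, $c\in[\![N]\!]_\rho$, and use (a). For $\lambda x.M$ the element is some $(\beta,b)$ with $b\in[\![M]\!]_{\rho[x:=\beta]}$; the induction hypothesis gives a finite $\rho''$ below $\rho[x:=\beta]$. Let $\rho'=\rho''[x:=\emptyset]$. By (a), $b\in[\![M]\!]_{\rho'[x:=\beta]}$, so $(\beta,b)\in[\![\lambda x.M]\!]_{\rho'}$.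

If $b\in[\![M]\!]_{\rho[x:=X]}$, then (b) gives a finite $\beta=\rho'(x)\subseteq X$, and by (a) $b\in[\![M]\!]_{\rho[x:=\beta]}$. With (a) this shows that $X\mapsto[\![M]\!]_{\rho[x:=X]}$ is continuous. Hence
$$[\![(\lambda x.M)N]\!]_\rho=[\![M]\!]_{\rho[x:=[\![N]\!]_\rho]}=[\![M[x:=N]]\!]_\rho,$$
the last equality being the usual substitution lemma. So $\beta$ is valid. Closure under the equational rules, application and abstraction is immediate from the clauses of the interpretation. Finally, $x=y$ fails for $\rho(x)=\emptyset$, $\rho(y)=\mathbb G$, so $\mathrm{Th}(E)$ is consistent.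

## 7. Self-application gives least fixed points, so waiting forever is a fixed point

The loop $\Gamma=WW$ is a fixed point of $Q$. The purpose of Lemma 1 is to show that in the model it is the *least* one; then it can be computed by iterating from $\emptyset$.

**Lemma 1.** For $q\in D$ let $W_q=\mathrm{Lam}(X\mapsto q\cdot(X\cdot X))$. Then $W_q\cdot W_q$ is the least fixed point of $X\mapsto q\cdot X$.

*Proof.* **Step 1: it is a fixed point.** The map $h(X)=q\cdot(X\cdot X)$ is continuous. It is monotone. If $b\in h(X)$, then $(\beta,b)\in q$ for some finite $\beta\subseteq X\cdot X$. For each $c\in\beta$ there is $(\gamma_c,c)\in X$ with finite $\gamma_c\subseteq X$. Let $\delta$ be the union over $c\in\beta$ of $\gamma_c\cup\{(\gamma_c,c)\}$, a finite subset of $X$. Then $\beta\subseteq\delta\cdot\delta$, so $b\in h(\delta)$. Hence $W_q\cdot X=h(X)$ for all $X$, and $W_q\cdot W_q=q\cdot(W_q\cdot W_q)$.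

**Step 2: finite pieces stay below every pre-fixed point.** Let $q\cdot p\subseteq p$. We claim $\beta\cdot\beta\subseteq p$ for every finite $\beta\subseteq W_q$, by induction on the maximal rank of elements of $\beta$; for $\beta=\emptyset$ it is trivial. Let $b\in\beta\cdot\beta$, so $(\gamma,b)\in\beta$ with $\gamma\subseteq\beta\subseteq W_q$. All elements of $\gamma$ have rank $<\mathrm{rank}(\gamma,b)$, so the maximal rank of $\gamma$ is smaller than that of $\beta$ (or $\gamma=\emptyset$). By induction $\gamma\cdot\gamma\subseteq p$. Since $(\gamma,b)\in W_q$, the definition of $\mathrm{Lam}$ gives $b\in q\cdot(\gamma\cdot\gamma)\subseteq q\cdot p\subseteq p$.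

**Step 3: from finite pieces to $W_q\cdot W_q$.** Let $b\in W_q\cdot W_q$. Then $(\gamma,b)\in W_q$ for some finite $\gamma\subseteq W_q$. With $\beta=\gamma\cup\{(\gamma,b)\}\subseteq W_q$ we have $b\in\beta\cdot\beta\subseteq p$. So $W_q\cdot W_q\subseteq p$ for every $p$ with $q\cdot p\subseteq p$, in particular for every fixed point. $\square$

The next lemma supplies the equation that was missing in Section 3. In the model, $F(F(F(\cdots)))$ does collapse to a fixed point.

**Lemma 2.** If $\theta(w)\!\uparrow$, then $F(G_{F,\vec M}(w))=G_{F,\vec M}(w)$ belongs to $\mathrm{Th}(E)$, for all closed $F$ and all $\vec M$. More precisely, $[\![G_{F,\vec M}(w)]\!]=\bigcup_if^i(\emptyset)$, where $f(X)=[\![F]\!]\cdot X$.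

*Proof.* Write $q=[\![Q]\!]$ and $\bar c_k=[\![c_k]\!]$.

**Step 1: approximate $\Gamma$.** Since $W=\lambda x.Q(xx)$, we have $[\![W]\!]=W_q$, so by Lemma 1 $[\![\Gamma]\!]$ is the least fixed point of the continuous map $X\mapsto q\cdot X$. By Kleene's fixed point theorem $[\![\Gamma]\!]=\bigcup_id_i$ with $d_0=\emptyset$, $d_{i+1}=q\cdot d_i$, an increasing union.

**Step 2: evaluate the approximations.** We claim $d_i\cdot\bar c_w\cdot\bar c_k=f^i(\emptyset)$ for all $i,k$. For $i=0$ both sides are $\emptyset$, since $\emptyset\cdot Y=\emptyset$. For the step, $u(w,k)=0$ for all $k$ because $\theta(w)\!\uparrow$. So for a variable $g$,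
$$Q\,g\,c_wc_k=_\beta\mathsf Cc_0(F(g\,c_wc_{k+1}))=_\beta F(g\,c_wc_{k+1}).$$
Evaluating at $g:=d_i$ gives
$$d_{i+1}\cdot\bar c_w\cdot\bar c_k=f(d_i\cdot\bar c_w\cdot\bar c_{k+1})=f(f^i(\emptyset))=f^{i+1}(\emptyset).$$
The claim is uniform in $k$; this is what disposes of the counter that kept $G$ and $G_1$ apart in Section 3.

**Step 3: pass to the limit.** Application preserves directed unions in its first argument, so $[\![\Gamma c_wc_0]\!]=\bigcup_if^i(\emptyset)$. This is a fixed point of the continuous map $f$, that is, $[\![F(G_{F,\vec M}(w))]\!]=[\![G_{F,\vec M}(w)]\!]$. $\square$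

**Lemma 3.** Every $\lambda$-theory $\mathcal U\supseteq\mathrm{Th}(E)$ is closed under (R). Hence $S\subseteq\mathcal U$ implies $\mathcal T_S\subseteq\mathcal U$.

*Proof.* Let $FM_i=_{\mathcal U}M_i$ for all $i$, and write $G=G_{F,\vec M}(w)$. If $\theta(w)\!\downarrow$, then by (1) $G=_{\mathcal U}F^s(M_i)=_{\mathcal U}M_i$ for some $i$, so $FG=_{\mathcal U}FM_i=_{\mathcal U}M_i=_{\mathcal U}G$. If $\theta(w)\!\uparrow$, then $FG=G$ is in $\mathrm{Th}(E)\subseteq\mathcal U$ by Lemma 2. For the second statement, $\mathcal U$ contains $S$ and $\beta$ and is closed under all the rules, and $\mathcal T_S$ is the least such set. $\square$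

The premises of (R) are used in the halting case only, and the model in the nonhalting case only.

## 8. Theorem A: exactly $k\ge 2$ fixed points is impossible

**Theorem A.** $\mathcal T_\emptyset$ is a consistent r.e. $\lambda$-theory satisfying the fixed point property. More generally, every consistent r.e. $\lambda$-theory closed under (R) satisfies it.

*Proof.* **Step 1: $\mathcal T_\emptyset$ is an instance of the general statement.** It is r.e. by Section 5. It is contained in the consistent theory $\mathrm{Th}(E)$ by Lemma 3, hence consistent. It is closed under (R) by definition.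

**Step 2: set up the diagonal program.** Let $\mathcal T$ be r.e. and closed under (R), and let $F$ be a combinator. It has at least one closed fixed point, $VV$ with $V=\lambda x.F(xx)$. Suppose it has exactly $k$ closed fixed points up to $=_{\mathcal T}$, $2\le k<\infty$, represented by $N_1,\dots,N_k$, and let $\vec N=(N_1,\dots,N_k)$. By the recursion theorem there is $e$ such that $\varphi_e(0)$ is computed as follows: put $w=\langle e,0\rangle$; enumerate $\mathcal T$ until an equation $G_{F,\vec N}(w)=N_i$ with $1\le i\le k$ appears; then output $i$ if $i<k$, and $0$ if $i=k$.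

**Step 3: the search terminates.** By (2), $G_{F,\vec N}(w)$ is a closed fixed point of $F$ in $\mathcal T$, *whether or not* $\theta(w)$ is defined. As $N_1,\dots,N_k$ are all the closed fixed points up to $=_{\mathcal T}$, it equals one of them in $\mathcal T$, so the search stops, with some $i$.

**Step 4: contradiction.** Now $\theta(w)=\varphi_e(0)=j$ with $j=i$ if $i<k$ and $j=0$ if $i=k$. By (2), $G_{F,\vec N}(w)=_{\mathcal T}N_{i'}$ with $i'=\min(j+1,k)$, that is, $i'=i+1$ if $i<k$ and $i'=1$ if $i=k$. So $N_i=_{\mathcal T}N_{i'}$. Since $k\ge2$, $i\ne i'$, contradicting the choice of the $N_i$ as pairwise $\mathcal T$-distinct. $\blacksquare$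

This answers the problem: such a theory exists. By the quoted result, $\mathcal T_\emptyset$ is not sensible.

## 9. Theorem B: universal fixed point sets, extensionality, chains and oracles

The same terms prove more. Three further notions are needed.

**Definition (ceer).** A ceer is an r.e. equivalence relation on $\mathbb N$.

Equality is a ceer. Another one is: $a\,R\,b$ if $a=b$ or both $\theta(a)\!\downarrow$ and $\theta(b)\!\downarrow$. This is an equivalence relation, r.e., and not decidable: for a fixed $b$ with $\theta(b)\!\downarrow$, $a\,R\,b$ holds if and only if $\theta(a)\!\downarrow$.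

**Definition (universal).** $=_{\mathcal T}$ restricted to $\mathrm{Fix}_{\mathcal T}(F)$ is universal among ceers if for every ceer $R$ there is a computable $f:\mathbb N\to\mathrm{Fix}_{\mathcal T}(F)$ with $a\,R\,b\iff f(a)=_{\mathcal T}f(b)$.

For example, if $F$ is a constant map, then the restricted relation has one class and is not universal: no $f$ works for $R$ equality.

**Definition (separation).** A set $C$ separates $A$ from $B$ if $A\subseteq C$ and $C\cap B=\emptyset$. Throughout, $A=\{w:\theta(w)=0\}$ and $B=\{w:\theta(w)=1\}$.

For example, $C=A$ separates $A$ from $B$. No *recursive* $C$ does: take $e$ with $\varphi_e(n)=1$ if $\langle n,n\rangle\in C$ and $\varphi_e(n)=0$ otherwise, and $w=\langle e,e\rangle$. If $w\in C$, then $\theta(w)=\varphi_e(e)=1$, so $w\in B$ and $w\notin C$. If $w\notin C$, then $\theta(w)=0$, so $w\in A\subseteq C$. Both are impossible.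

**Theorem B.** Let $\mathcal U$ be a consistent $\lambda$-theory containing $\mathrm{Th}(E)$ or $\mathrm{Th}(D_\infty)$, where $D_\infty$ is Scott's model, and let $S\subseteq\mathcal U$ be r.e. Then $\mathcal T=\mathcal T_S$ is r.e., $S\subseteq\mathcal T\subseteq\mathcal U$, and for every combinator $F$:

1. (Dichotomy.) Either $F$ has exactly one closed fixed point in $\mathcal T$ (up to $=_{\mathcal T}$), or $=_{\mathcal T}$ restricted to $\mathrm{Fix}_{\mathcal T}(F)$ is universal among ceers. Taking $R$ to be equality gives infinitely many fixed points.
2. (Irreducibility.) If $\mathrm{Fix}_{\mathcal T}(F)\subseteq\mathcal V_1\cup\dots\cup\mathcal V_m$ with each $\mathcal V_i$ an r.e. set of closed terms closed under $=_{\mathcal T}$, then $\mathrm{Fix}_{\mathcal T}(F)\subseteq\mathcal V_i$ for some $i$.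

In particular:

3. There is a consistent r.e. theory containing $\boldsymbol\lambda\eta$ with the fixed point property, namely $\mathcal T_S$ with $S=\boldsymbol\lambda\eta$.
4. If $I\ne_{\mathcal U}\Omega$ (e.g. $\mathcal U=\mathrm{Th}(E)$ or $\mathrm{Th}(D_\infty)$), then $\mathcal U$ is not r.e. Every r.e. theory $\mathcal T'\subseteq\mathcal U$ is properly contained in an r.e. theory $\mathcal T''\subseteq\mathcal U$ satisfying 1–2. So there are infinite strictly ascending chains of r.e. theories with the fixed point property inside $\mathcal U$.

Finally: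

5. (Range.) Let $X\subseteq\mathbb N$ be an oracle computing no set that separates $A$ from $B$. Every $\lambda$-theory closed under (R) and r.e. in $X$ satisfies the fixed point property.

That $\mathcal T_S$ is r.e. and contains $S$ is Section 5. That $\mathcal T_S\subseteq\mathcal U$ is Lemma 3 when $\mathcal U\supseteq\mathrm{Th}(E)$. The next section does the other case.

## 10. Scott's $D_\infty$ and $\boldsymbol\lambda\eta$ (containment and item 3)

We use the standard facts in Barendregt, *The Lambda Calculus*, 1984, Ch. 18. $D_\infty$ is an extensional, nontrivial continuous $\lambda$-model: it is ordered by $\sqsubseteq$ with least element $\bot$, application is continuous in each argument, and $[\![\lambda x.M]\!]_\rho\cdot d=[\![M]\!]_{\rho[x:=d]}$. Moreover $\bot\cdot y=\bot$, and there are continuous maps $x\mapsto x_n$ such that $x_n$ is increasing in $n$ and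
$$x=\bigsqcup_nx_n,\qquad x_0\cdot y=(x\cdot\bot)_0,\qquad x_{n+1}\cdot y=(x\cdot y_n)_n.$$
In particular $x_n\sqsubseteq x$. Its theory $\mathrm{Th}(D_\infty)$ is a consistent $\lambda$-theory.

**Step 1: Lemma 1 in $D_\infty$.** The role of the rank is played by the index $n$. Let $W\in D_\infty$ satisfy $W\cdot x=q\cdot(x\cdot x)$ for all $x$. Then $W\cdot W=q\cdot(W\cdot W)$. Let $q\cdot p\sqsubseteq p$. We show $W_n\cdot W\sqsubseteq p$ by induction on $n$:
$$W_0\cdot W=(W\cdot\bot)_0\sqsubseteq W\cdot\bot=q\cdot(\bot\cdot\bot)=q\cdot\bot\sqsubseteq q\cdot p\sqsubseteq p,$$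
$$W_{n+1}\cdot W=(W\cdot W_n)_n\sqsubseteq W\cdot W_n=q\cdot(W_n\cdot W_n)\sqsubseteq q\cdot(W_n\cdot W)\sqsubseteq q\cdot p\sqsubseteq p.$$
By continuity $W\cdot W=\bigsqcup_n W_n\cdot W\sqsubseteq p$. So $W\cdot W$ is the least fixed point of $x\mapsto q\cdot x$.

**Step 2: Lemma 2 in $D_\infty$.** We show that if $\theta(w)\!\uparrow$, then $[\![G_{F,\vec M}(w)]\!]=\bigsqcup_if^i(\bot)$, where $f(x)=[\![F]\!]\cdot x$, and this is a fixed point of $f$. Let $q=[\![Q]\!]$. The element $[\![W]\!]=[\![\lambda x.Q(xx)]\!]$ satisfies $[\![W]\!]\cdot x=q\cdot(x\cdot x)$, so by Step 1 and Kleene's theorem $[\![\Gamma]\!]=\bigsqcup_id_i$ with $d_0=\bot$, $d_{i+1}=q\cdot d_i$. Then $d_i\cdot\bar c_w\cdot\bar c_k=f^i(\bot)$ for all $i,k$. For $i=0$, $\bot\cdot\bar c_w\cdot\bar c_k=\bot$. For the step, evaluate $Q\,g\,c_wc_k=_\beta F(g\,c_wc_{k+1})$ at $g:=d_i$ to get $d_{i+1}\cdot\bar c_w\cdot\bar c_k=f(d_i\cdot\bar c_w\cdot\bar c_{k+1})=f^{i+1}(\bot)$. Continuity of application gives $[\![\Gamma c_wc_0]\!]=\bigsqcup_if^i(\bot)$, a fixed point of the continuous $f$.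

**Step 3: Lemma 3 in $D_\infty$.** We show that every $\lambda$-theory $\mathcal U\supseteq\mathrm{Th}(D_\infty)$ is closed under (R). Let $FM_i=_{\mathcal U}M_i$ for all $i$ and $G=G_{F,\vec M}(w)$. If $\theta(w)\!\downarrow$, then by (1) $G=_{\mathcal U}M_i$ for some $i$, so $FG=_{\mathcal U}FM_i=_{\mathcal U}M_i=_{\mathcal U}G$. If $\theta(w)\!\uparrow$, then $FG=G$ is in $\mathrm{Th}(D_\infty)$ by Step 2. Hence $\mathcal T_S\subseteq\mathcal U$ when $S\subseteq\mathcal U$.

**Step 4: item 3, given item 1.** As $D_\infty$ is extensional, $\boldsymbol\lambda\eta\subseteq\mathrm{Th}(D_\infty)$. Take $S=\boldsymbol\lambda\eta$, which is r.e., and $\mathcal U=\mathrm{Th}(D_\infty)$. Then $\mathcal T_S$ is r.e., contains $\boldsymbol\lambda\eta$, is consistent because it lies in $\mathcal U$, and has the fixed point property by item 1.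

## 11. No r.e. splitting of a fixed point set (item 2)

The proof is the diagonal argument of Theorem A, with r.e. sets in place of the classes of the $N_i$.

*Proof of 2.* The case $m=0$ does not occur, as $\mathrm{Fix}_{\mathcal T}(F)\ne\emptyset$. Suppose the conclusion fails and choose $M_i\in\mathrm{Fix}_{\mathcal T}(F)\setminus\mathcal V_i$ for $1\le i\le m$; let $\vec M=(M_1,\dots,M_m)$. By the recursion theorem pick $e$ such that $\varphi_e(0)$ enumerates $\mathcal V_1,\dots,\mathcal V_m$ in parallel until the term $G=G_{F,\vec M}(\langle e,0\rangle)$ appears in some $\mathcal V_i$, and then outputs $i-1$. By (2), $G\in\mathrm{Fix}_{\mathcal T}(F)\subseteq\mathcal V_1\cup\dots\cup\mathcal V_m$, so the search terminates, with some $i$. Now $\theta(\langle e,0\rangle)=i-1$, and (2) gives $G=_{\mathcal T}M_i$. Since $G\in\mathcal V_i$ and $\mathcal V_i$ is closed under $=_{\mathcal T}$, $M_i\in\mathcal V_i$, a contradiction. $\blacksquare$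

## 12. Two fixed points encode every ceer (item 1)

Every combinator has at least one closed fixed point, so let $M_1\ne_{\mathcal T}M_2$ be closed fixed points of $F$, and let $R$ be a ceer. We want $f$ with $a\,R\,b\iff f(a)=_{\mathcal T}f(b)$. It is easy to force $f(a)=_{\mathcal T}f(b)$ when $a\,R\,b$ is discovered: let $f(j)$ be a term $G$ whose targets include all earlier $f(i)$, and let the computation select the right one. The danger is that $\mathcal T$ proves $f(a)=f(b)$ although $a$ and $b$ are not $R$-related. So the targets also include $M_1$ and $M_2$: if $\mathcal T$ makes such a premature identification, we answer by making one side equal to $M_1$ and the other equal to $M_2$, and this contradicts $M_1\neq_{\mathcal T}M_2$.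

*Proof of 1.* **Step 1: approximations.** Let $R_s$ be the equivalence relation generated by the first $s$ pairs in an enumeration of $R$. Then $(R_s)$ is a uniformly computable increasing sequence of equivalence relations, $R_0$ is the identity, and $R=\bigcup_sR_s$. Let $\mathcal T^s$ be the set of the first $s$ equations in a recursive enumeration of $\mathcal T$.

**Step 2: the terms $f(j)$.** Given $e$, define recursively
$$f(j)=G_{F,(M_1,M_2,f(0),\dots,f(j-1))}(\langle e,j\rangle).$$
This is computable from $e$ and $j$; it does not require running $\varphi_e$. By (2) and induction on $j$, $f(j)\in\mathrm{Fix}_{\mathcal T}(F)$. The list of targets has length $j+2$; its entries number $1$, $2$ and $i+3$ are $M_1$, $M_2$ and $f(i)$. So (2) gives: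

**(3)** If $\varphi_e(j)=0$, resp. $1$, resp. $i+2$ with $i<j$, then $f(j)=_{\mathcal T}M_1$, resp. $M_2$, resp. $f(i)$.

If $\varphi_e(j)$ is undefined, $f(j)$ is still a fixed point.

**Step 3: bad stages and the choice of $e$.** We make precise "a premature identification". Call $s$ *bad* if there are $a,b\le s$, not $R_s$-related, with $(f(a)=f(b))\in\mathcal T^s$. Given $e$, badness of $s$ is decidable. If a bad stage exists, let $s^*$ be the least one, let $(a^*,b^*)$ be the least such pair at $s^*$ in a fixed ordering of pairs, and let $r,t$ be the least elements of the $R_{s^*}$-classes of $a^*,b^*$. Then $r\ne t$. By the recursion theorem choose $e$ such that $\varphi_e(j)$ is computed by running through $s=0,1,2,\dots$: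

* (i) if $j$ is not least in its $R_s$-class, output $i+2$ for the least $i$ with $i\,R_s\,j$, and halt (here $i<j$);
* (ii) otherwise, if $s=s^*$ and $j=r$, output $0$ and halt; if $s=s^*$ and $j=t$, output $1$ and halt.

Whether $s=s^*$ is decidable at stage $s$: check that $s$ is bad and no earlier stage is; then $r,t$ can be computed. Note also that if $j$ is least in its $R_s$-class, it is least in its $R_{s'}$-class for all $s'\le s$, since that class is smaller.

**Step 4: $R_s$-related numbers get equal terms, up to the first bad stage.**

**(4)** If no bad stage exists or $s\le s^*$, then $f(a)=_{\mathcal T}f(a')$, where $a'$ is the least element of the $R_s$-class of $a$.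

We use induction on $a$. If $a=a'$ there is nothing to show. If $a\ne a'$, let $s'\le s$ be the first stage at which $a$ is not $R_{s'}$-least. Clause (ii) has not applied to $a$ before: it acts only at stage $s^*$ (never, if there is no bad stage), while all stages before $s'$ are less than $s'\le s\le s^*$. At stage $s'$ clause (i) is considered first. So $\varphi_e(a)=i+2$ with $i<a$ and $i\,R_{s'}\,a$, hence $i\,R_s\,a$. By (3), $f(a)=_{\mathcal T}f(i)$. The least element of the $R_s$-class of $i$ is again $a'$, so $f(i)=_{\mathcal T}f(a')$ by the induction hypothesis.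

**Step 5: there is no bad stage.** Suppose there is one. Then $r$ and $t$ are $R_{s^*}$-least, hence $R_s$-least for all $s\le s^*$. So clause (i) does not apply to them up to and including stage $s^*$, and they halt by clause (ii) at $s^*$. By (3), $f(r)=_{\mathcal T}M_1$ and $f(t)=_{\mathcal T}M_2$. By (4) with $s=s^*$, and because $(f(a^*)=f(b^*))\in\mathcal T$,
$$M_1=_{\mathcal T}f(r)=_{\mathcal T}f(a^*)=_{\mathcal T}f(b^*)=_{\mathcal T}f(t)=_{\mathcal T}M_2,$$
a contradiction.

**Step 6: $f$ reduces $R$ to $=_{\mathcal T}$.** If $f(a)=_{\mathcal T}f(b)$ but not $a\,R\,b$, then for all large $s$ we have $a,b\le s$, $(f(a)=f(b))\in\mathcal T^s$, and $a,b$ are not $R_s$-related; such $s$ are bad, contradicting Step 5. So $f(a)=_{\mathcal T}f(b)$ implies $a\,R\,b$. Conversely, if $a\,R\,b$, then $a\,R_s\,b$ for some $s$, so $a$ and $b$ have the same least element $a'$ in their $R_s$-class, and (4) gives $f(a)=_{\mathcal T}f(a')=_{\mathcal T}f(b)$. $\blacksquare$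

## 13. Non-r.e. theories and ascending chains (item 4)

*Proof of 4.* **Step 1: $\mathcal U$ decides nonhalting positively, so it is not r.e.** Use $F=I$ and $\vec M=(I)$. If $\theta(w)\!\downarrow$, then (1) gives $G_{I,(I)}(w)=_\beta I^s(I)=_\beta I\ne_{\mathcal U}\Omega$. If $\theta(w)\!\uparrow$, then $f(X)=[\![I]\!]\cdot X=X$, so Lemma 2 (or Step 2 of Section 10) gives $[\![G_{I,(I)}(w)]\!]=\emptyset$ (resp. $\bot$). Also $[\![\Omega]\!]=\emptyset$ (resp. $\bot$): since $\lambda x.xx=_\beta\lambda x.I(xx)$, Lemma 1 (resp. Step 1 of Section 10) with $q=[\![I]\!]$ says that $[\![\Omega]\!]$ is the least fixed point of the identity map. So $G_{I,(I)}(w)=\Omega$ holds in the model, hence in $\mathcal U$. Together,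
$$\{w:G_{I,(I)}(w)=_{\mathcal U}\Omega\}=\{w:\theta(w)\!\uparrow\}.$$
If $\mathcal U$ were r.e., the left side would be r.e., because $w\mapsto G_{I,(I)}(w)$ is computable. The right side is not r.e.

**Step 2: proper extensions.** Given an r.e. theory $\mathcal T'\subseteq\mathcal U$, we have $\mathcal T'\ne\mathcal U$ by Step 1. Pick $\epsilon\in\mathcal U\setminus\mathcal T'$ and put $\mathcal T''=\mathcal T_{\mathcal T'\cup\{\epsilon\}}$. The set $\mathcal T'\cup\{\epsilon\}$ is r.e. and contained in $\mathcal U$, so $\mathcal T''$ is r.e., lies in $\mathcal U$, satisfies 1–2, and properly contains $\mathcal T'$. Starting from $\mathcal T_\emptyset\subseteq\mathcal U$ and iterating gives an infinite strictly ascending chain of r.e. theories inside $\mathcal U$, each with the fixed point property by item 1.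

**Step 3: the two named examples.** In both models $\Omega$ denotes the least element $\bot$ by Step 1, and $\bot\cdot x=\bot$, while $[\![I]\!]\cdot x=x$. The models are nontrivial, so there is $x\ne\bot$, and $[\![I]\!]\neq[\![\Omega]\!]$. Thus $I\ne\Omega$ in $\mathrm{Th}(E)$ and in $\mathrm{Th}(D_\infty)$. $\blacksquare$

## 14. Oracles that do not separate, and the sensible theory $\mathrm{Th}(D_\infty)$ (item 5)

*Proof of 5.* Let $\mathcal T$ be closed under (R) and r.e. in $X$. Every combinator $F$ has at least one closed fixed point. Suppose $F$ has exactly $N_1,\dots,N_k$ up to $=_{\mathcal T}$, with $2\le k<\infty$. Let $\vec N=(N_1,N_2)$; two targets suffice. By (2) each $G_{F,\vec N}(w)$ is a closed fixed point of $F$, so it equals exactly one $N_i$ in $\mathcal T$, and $i=i(w)$ is found $X$-computably by enumerating $\mathcal T$. If $w\in A$, then $\theta(w)=0$ and (2) gives $i(w)=1$. If $w\in B$, then $\theta(w)=1$ and (2) gives $i(w)=2$. So $\{w:i(w)=1\}$ is $X$-computable and separates $A$ from $B$, contradicting the hypothesis on $X$. $\blacksquare$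

For $X=\emptyset$ the hypothesis holds, by the inseparability checked in Section 9. In that case item 5 is a second proof that r.e. theories closed under (R) have the fixed point property, with the recursion theorem replaced by inseparability.

**Remark (a complexity hypothesis cannot be dropped).** Closure under (R) alone does not suffice. $\mathrm{Th}(D_\infty)$ is closed under (R) by Section 10. It is sensible: it equals $\mathcal H^*$ by Hyland and Wadsworth, see Barendregt, Ch. 19. So by the quoted result that no consistent sensible $\lambda$-theory has the fixed point property, $\mathrm{Th}(D_\infty)$ fails it.
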